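
\newtheorem{theorem}{Theorem}[section]
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{fact}[theorem]{Fact}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}

\title{Square together with a saturated ideal on $\aleph_2$\\ and a precipitous ideal on $\aleph_3$}


\begin{abstract}
Suppose that $\aleph_2$ carries an $\aleph_3$-saturated ideal and $\aleph_3$ carries a precipitous ideal. Does the Chang-type transfer property $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$ follow? We show that, relative to the consistency of a huge cardinal, it does not. From an almost huge embedding $j$, with critical point $\kappa$, such that $j(\kappa)$ is measurable we construct a model in which both ideals exist and are normal, and in which $\square_{\omega_2}$ holds; square refutes the transfer property. The saturation survives the forcing that adds square because it is verified by Fodor's lemma on a stationary set of former inaccessible cardinals. The precipitous ideal is obtained because a generic square sequence,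 together with a thread through it, can be absorbed into a Levy collapse.
\end{abstract}

\section{Introduction}

\subsection{The question}

Let $\kappa_1>\kappa_0$ and $\mu_1>\mu_0$ be infinite cardinals. The \emph{transfer property}
\[
(\kappa_1,\kappa_0)\twoheadrightarrow(\mu_1,\mu_0)
\]
says: for every structure $\mathfrak A=(A,U,\dots)$ in a countable language with $|A|=\kappa_1$ and $U\subseteq A$ a unary predicate with $|U|=\kappa_0$, there is an elementary substructure $\mathfrak B=(B,B\cap U,\dots)\prec\mathfrak A$ with $|B|=\mu_1$ and $|B\cap U|=\mu_0$. The L\"owenheim--Skolem theorem produces elementary substructures of any prescribed infinite size up to $\kappa_1$, but it gives no control over their trace on $U$. For $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$ one needs $\aleph_2$ many elements which, closed under Skolem functions for $\mathfrak A$, generate only $\aleph_1$ many elements of $U$.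

For a regular uncountable cardinal $\kappa$, an \emph{ideal on $\kappa$} is a $\kappa$-complete ideal on $\kappa$ that contains all bounded subsets of $\kappa$; when we speak of saturated ideals we also require normality. A set $X\subseteq\kappa$ is \emph{$\mathcal I$-positive}, $X\in\mathcal I^+$, if $X\notin\mathcal I$. The ideal is \emph{$\theta$-saturated} if every family of positive sets with pairwise intersections in $\mathcal I$ has size $<\theta$. It is \emph{precipitous} if the generic ultrapower $V^\kappa/\mathcal G$ is well-founded whenever $\mathcal G$ is generic for $\mathcal P(\kappa)/\mathcal I$, the positive sets ordered by inclusion modulo $\mathcal I$. The following question is posed in \cite{book}.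

\medskip
\noindent\textbf{Question.} \emph{Suppose that $\aleph_2$ carries an $\aleph_3$-saturated ideal and $\aleph_3$ carries a precipitous ideal. Does $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$ follow?}
\medskip

Here is why one might guess that it does. Suppose that in some generic extension there is an elementary embedding $j:V\to M$ into a transitive class with critical point $\omega_2$ and $j(\omega_2)=\omega_3^V$, and suppose further that $j''\omega_3^V\in M$. Then the transfer property holds. Indeed, let $\mathfrak A$ have universe $\omega_3$ and predicate $U=\omega_2$. In $M$ the set $B=j''\omega_3^V$ is the universe of an elementary substructure of $j(\mathfrak A)$. It has order type $\omega_3^V=j(\omega_2)=\omega_2^M$, and $B\cap j(\omega_2)=j''\omega_2^V=\omega_2^V$ has size $\aleph_1$ in $M$. By elementarity $\mathfrak A$ has a substructure as desired.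

A normal $\aleph_3$-saturated ideal on $\aleph_2$ provides all of this except the last condition. By standard facts its generic ultrapower $j:V\to M$ is well-founded, has critical point $\omega_2$, and $M$ is closed under $\omega_2$-sequences in the generic extension. So every ordinal below $\omega_3^V$ has size $\le\aleph_1$ in $M$, while $\omega_3^V$ remains a cardinal by the chain condition; hence $j(\omega_2)=\omega_2^M=\omega_3^V$. What is not provided is closure for sequences one cardinal longer, which would give $j''\omega_3^V\in M$. The question asks whether a generic embedding with critical point $\omega_3$ and well-founded target can make up for this. We show that it cannot.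

\subsection{The result}

\begin{theorem}\label{thm:main}
Let $j:V\to M$ be elementary with critical point $\kappa$, $\lambda=j(\kappa)$, ${}^{<\lambda}M\subseteq M$, and let $\lambda$ be measurable in $V$. Let $\mu<\kappa$ be an infinite regular cardinal. Then there is a forcing extension of $V$, preserving all cardinals $\le\mu$, in which $\kappa=\mu^+$, $\lambda=\mu^{++}$ and the following hold.
\begin{enumerate}
\item[\textup{(1)}] $\kappa$ carries a normal ideal $I$ such that every family $\langle X_\xi:\xi<\lambda\rangle$ of $I$-positive sets has a subfamily, indexed by a set $S$ of size $\lambda$, all of whose subfamilies of size $<\mu$ have $I$-positive intersection. In particular $I$ is $\lambda$-saturated.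
\item[\textup{(2)}] $\lambda$ carries a normal precipitous ideal.
\item[\textup{(3)}] $\square_\kappa$ holds. Hence $(\lambda,\kappa)\twoheadrightarrow(\mu',\nu')$ fails for all infinite $\nu'<\mu'$ with $\nu'<\kappa$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:main}
If the existence of a huge cardinal is consistent, then it is consistent that $\aleph_2$ carries a normal $\aleph_3$-saturated ideal, $\aleph_3$ carries a normal precipitous ideal, and $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$ fails.
\end{corollary}

\begin{proof}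
Let $\kappa$ be huge, witnessed by $j:V\to M$ with $\lambda=j(\kappa)$ and ${}^\lambda M\subseteq M$; in particular ${}^{<\lambda}M\subseteq M$. As the critical point of $j$, $\kappa$ is measurable in $V$, so $\omega_1<\kappa$, and $\lambda$ is measurable in $M$. Since ${}^\lambda M\subseteq M$, $M$ contains all subsets of $\lambda$ and all $<\!\lambda$-sequences of such subsets, so a measure on $\lambda$ in $M$ is a measure in $V$. Apply Theorem~\ref{thm:main} with $\mu=\omega_1$: in the extension $\kappa=\aleph_2$ and $\lambda=\aleph_3$.
\end{proof}

Some consistency assumption is part of the answer: were the hypothesis of the Question inconsistent, the implication would hold vacuously.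

\subsection{The plan}

The final model is the last in the chain
\[
V\ \subseteq\ V[G]\ \subseteq\ W=V[G][K]\ \subseteq\ W[H].
\]
The first step makes $\kappa=\mu^+$, the second makes $\lambda=\kappa^+$, and the third adds a $\square_\kappa$-sequence with initial segments as conditions. That $\square_\kappa$ refutes the transfer is a short combinatorial argument (Section~\ref{sec:square}). Two things remain.

\emph{The saturated ideal must survive $H$.} Each positive set $X$ will be witnessed by a condition $e_X$ in a poset $E$ of partial functions, and two positive sets have positive intersection as soon as their witnesses have a function as their union. Among $\lambda$ many witnesses one finds $\lambda$ many whose union is a function by applying Fodor's lemma on the set of $V$-inaccessibles below $\lambda$. This needs only that $\lambda$ is regular and that this set is stationary \emph{in the model where the witnesses are chosen}, and square forcing does not destroy that. Section~\ref{sec:toy} shows the argument in the simplest case; Sections~\ref{sec:collapse}--\ref{sec:addsquare} carry it out.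

\emph{An embedding with critical point $\lambda$ must be lifted through $H$.} Let $i:V\to N$ be the ultrapower by a normal measure on $\lambda$. To lift $i$ we must extend the generic sequence $\bigcup H$, of height $\lambda$, to a condition of height at least $\lambda$ in the image forcing. Thus we need a club $C_\lambda\subseteq\lambda$ of order type $\le\kappa$ that coheres with $\bigcup H$. No such club is in $W[H]$, since $\lambda$ is regular there. But the image of the collapse has a coordinate that collapses $\lambda$ to $\kappa$, and we arrange in Section~\ref{sec:precip} that this coordinate produces both $H$ and the club.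

The hypotheses enter as follows. The closure of $M$ makes $M[\hat G]$ closed under $<\!\lambda$-sequences, where $\hat G$ is the generic filter for the image of the first collapse; the construction of $I$ in Section~\ref{sec:ideal} needs this at each of its $\lambda$ steps. The measurability of $\lambda$ supplies $i$ for (2), and its consequence that $\lambda$ is Mahlo supplies the stationary set for (1). In (3) the restriction $\nu'<\kappa$ cannot be dropped: $(\lambda,\kappa)\twoheadrightarrow(\lambda,\kappa)$ holds trivially.

\section{Conventions and standard facts}\label{sec:conv}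

In a poset, $p\le q$ means that $p$ is the stronger condition, and $1$ denotes the largest element, if there is one. A poset is $<\!\alpha$-\emph{closed} if decreasing sequences of length $<\alpha$ have lower bounds, and $\theta$-c.c.\ if it has no antichain of size $\theta$. A normal ideal is one for which every regressive function on a positive set is constant on a positive subset. Elementary embeddings of $V$ have transitive classes as targets. They are classes of $V$ that may be mentioned in instances of Replacement (for example, classes definable from parameters), so that the forcing theorem applies to statements mentioning them and $V$.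

$\mathrm{Lim}$ is the class of limit ordinals $>0$, $\operatorname{cof}(\kappa)$ is the class of ordinals of cofinality $\kappa$, and
\[
\operatorname{acc}(x)=\{\beta>0:\sup(x\cap\beta)=\beta\}
\]
for sets $x$ of ordinals; the members of $\operatorname{acc}(x)$ are limit ordinals. The principle $\square_\kappa$ says that there is a sequence $\langle C_\alpha:\alpha\in\mathrm{Lim}\cap\kappa^+\rangle$ such that $C_\alpha$ is club in $\alpha$, $\operatorname{otp}C_\alpha\le\kappa$, and $C_\beta=C_\alpha\cap\beta$ for all $\beta\in\operatorname{acc}(C_\alpha)\cap\alpha$ (\emph{coherence}).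

Throughout, $\Gamma$ is the class of inaccessible cardinals of $V$. If $\beta$ is measurable, then it is Mahlo, that is, $\beta$ is inaccessible and $\Gamma\cap\beta$ is stationary in $\beta$.

\begin{fact}\label{fact:nested}
If $g'\subseteq g$ are $V$-generic filters on the same poset, then $g'=g$.
\end{fact}
\begin{proof}
Let $r\in g$. The conditions that are $\le r$ or incompatible with $r$ are dense, and a member of $g'\subseteq g$ in this set is $\le r$. So $r\in g'$.
\end{proof}

\begin{fact}[Lifting]\label{fact:lift}
Let $k:V\to M$ be elementary, $g$ $V$-generic for $\mathbb P$, and $\hat g$ $M$-generic for $k(\mathbb P)$ with $k''g\subseteq\hat g$. Then $k(\tau^g)=k(\tau)^{\hat g}$ defines an elementary extension $k:V[g]\to M[\hat g]$ with $k(g)=\hat g$.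
\end{fact}
\begin{proof}
If $p\in g$ forces $\varphi(\tau)$ over $V$, then $k(p)\in\hat g$ forces $\varphi(k(\tau))$ over $M$.
\end{proof}

\begin{fact}\label{fact:closure}
Let $\theta$ be regular and uncountable, $M$ an inner model of $\mathrm{ZFC}$ with ${}^{<\theta}M\subseteq M$, $\mathbb P\in M$ a poset that is $\theta$-c.c.\ in $V$, and $g$ $V$-generic for $\mathbb P$. Then $M[g]$ is closed under $<\!\theta$-sequences in $V[g]$.
\end{fact}
\begin{proof}
Using a well-ordering in $M[g]$ of a large enough set, it suffices to consider sequences of ordinals. Such a sequence of length $\delta<\theta$ has a name built from $\delta$ antichains, each of size $<\theta$. This name is a subset of $M$ of size $<\theta$, hence an element of $M$.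
\end{proof}

A \emph{projection} from a poset $\mathbb P$ to a poset $R$ is an order preserving map $\rho:\mathbb P\to R$ such that whenever $r\le\rho(x)$ there is $x'\le x$ with $\rho(x')\le r$.

\section{Square refutes the transfer}\label{sec:square}

\begin{lemma}\label{lem:square}
If $\square_\kappa$ holds, then $(\kappa^+,\kappa)\twoheadrightarrow(\mu',\nu')$ fails for all infinite $\nu'<\mu'$ with $\nu'<\kappa$.
\end{lemma}

The reason is a count. The supremum $\gamma$ of a substructure $B$ as in the transfer property has cofinality $\nu'^+$, so $C_\gamma$ gives $\nu'^+$ many distinct order types $\operatorname{otp}C_\beta$ with $\beta\in\operatorname{acc}(B)$. But each of them can be computed from an element of $B\cap(\kappa+1)$, and there are only $\nu'$ such elements.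

\begin{proof}
Let $\mathfrak A$ have universe $\kappa^+$, predicate $U=\kappa$, the order $<$, and the following functions, with value $0$ where they are not meaningful:
\begin{itemize}
\item $e(\alpha,\xi)$, such that $e(\alpha,\cdot):\alpha\to\kappa$ is injective;
\item $o(\alpha)=\operatorname{otp}C_\alpha\le\kappa$;
\item $n(\alpha,\eta)=\min(C_\alpha\setminus(\eta+1))$;
\item $r(\alpha,\eta)=\operatorname{otp}(C_\alpha\cap\eta)$;
\item $c(\alpha,\xi)=$ the $\xi$-th element of $C_\alpha$.
\end{itemize}
Suppose $B\prec\mathfrak A$ with $|B\cap\kappa|=\nu'$ and $|B|>\nu'$. For $\alpha\in B$ the map $e(\alpha,\cdot)$ injects $B\cap\alpha$ into $B\cap\kappa$. So proper initial segments of $B$ have size $\le\nu'$, and therefore $\operatorname{otp}(B)=\nu'^+\le\kappa$. Let $\gamma=\sup B$. Then $\gamma<\kappa^+$, $\gamma\notin B$, and $\operatorname{cf}\gamma=\nu'^+$ is uncountable. Hence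
\[
Z=\operatorname{acc}(C_\gamma)\cap\operatorname{acc}(B)\cap\gamma
\]
is club in $\gamma$ and $|Z|\ge\nu'^+$. For $\beta\in Z$ we have $C_\beta=C_\gamma\cap\beta$. If $\beta<\beta'$ are in $Z$, then $\beta\in C_\gamma\cap\beta'$, so $\operatorname{otp}C_\beta<\operatorname{otp}C_{\beta'}$. Thus $\beta\mapsto\operatorname{otp}C_\beta$ is injective on $Z$. We show that it takes at most $\nu'$ values there, which is a contradiction.

Let $\beta\in Z$. If $\beta\in B$, then $\operatorname{otp}C_\beta=o(\beta)\in B\cap(\kappa+1)$.

Suppose $\beta\notin B$ and let $\alpha=\min(B\setminus\beta)>\beta$. Then $\alpha$ is a limit ordinal, since an immediate predecessor would belong to $B\setminus\beta$. As $B\cap[\beta,\alpha)=\emptyset$ and $\beta\in\operatorname{acc}(B)$, the set $B\cap\alpha$ is contained and cofinal in $\beta$. For $\eta\in B\cap\alpha$ we have $n(\alpha,\eta)\in B\cap C_\alpha$, so $B\cap C_\alpha$ is also cofinal in $\beta$. Hence $\beta\in\operatorname{acc}(C_\alpha)$, so $C_\beta=C_\alpha\cap\beta$ and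
\[
\operatorname{otp}C_\beta=\sup\{r(\alpha,\eta):\eta\in B\cap C_\alpha\}.
\]
Let $\tau=o(\alpha)\in B\cap(\kappa+1)$. For $\eta\in B\cap C_\alpha$ we have $r(\alpha,\eta)\in B\cap\tau$, so $\operatorname{otp}C_\beta\le\sup(B\cap\tau)$. Conversely, for $\xi\in B\cap\tau$ we have $c(\alpha,\xi)\in B\cap\alpha\subseteq\beta$, so $\xi<\operatorname{otp}C_\beta$. Therefore $\operatorname{otp}C_\beta=\sup(B\cap\tau)$.

So every value is $\tau$ or $\sup(B\cap\tau)$ for some $\tau\in B\cap(\kappa+1)$, and there are at most $\nu'$ of these.
\end{proof}

\section{A toy case: why saturation can survive}\label{sec:toy}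

From now on $j$, $M$, $\kappa$, $\lambda$, $\mu$ are as in Theorem~\ref{thm:main}. The cardinal $\kappa$ is measurable, being the critical point of $j$, and $\lambda$ is measurable by hypothesis; so both are Mahlo. We have $V_\lambda^M=V_\lambda$: if $\alpha<\lambda$ and $V_\alpha\subseteq M$, then $|V_\alpha|<\lambda$, so all subsets of $V_\alpha$ are in $M$ by closure.

For this section only, let $\mu=\omega$ and let $P_0$ be the usual Levy collapse: finite functions $p$ with $\operatorname{dom}p\subseteq(\kappa\setminus\{0\})\times\omega$ and $p(\gamma,n)<\gamma$. Then $j(p)=p$ for $p\in P_0$, and $j(P_0)=P_0\times E_0$ (up to identifying a pair with its union), where $E_0$ is the set of finite functions of the same kind with domain contained in $[\kappa,\lambda)\times\omega$. If $G$ is $V$-generic for $P_0$ and $F$ is $V[G]$-generic for $E_0$, then $j$ lifts to $j:V[G]\to M[G\times F]$ by Fact~\ref{fact:lift}. In $V[G]$ put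
\[
I_0=\{X\subseteq\kappa:\ \Vdash_{E_0}\kappa\notin j(X)\}.
\]
So $X$ is positive exactly if it has a \emph{witness}: some $e\in E_0$ with $e\Vdash\kappa\in j(X)$.

\begin{proposition}\label{prop:toy}
Let $V'\supseteq V[G]$ be an outer model in which $\lambda$ is regular and $\Gamma\cap\lambda$ is stationary in $\lambda$. If $\langle X_\xi:\xi<\lambda\rangle\in V'$ is a sequence of $I_0$-positive sets of $V[G]$, then in $V'$ there is a set $S$ of size $\lambda$ such that $X_\xi\cap X_\zeta$ is $I_0$-positive for all $\xi,\zeta\in S$.
\end{proposition}
\begin{proof}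
In $V'$ choose witnesses $e_\xi$ for $X_\xi$. For $\xi\in\Gamma\cap\lambda$ the restriction $e_\xi{\restriction}(\xi\times\omega)$ is finite, hence an element of $V_\xi$. Fix in $V$ a bijection $b:V_\lambda\to\lambda$; then $b''V_\xi=\xi$ for club many $\xi$. So $\xi\mapsto b(e_\xi{\restriction}(\xi\times\omega))$ is regressive on a stationary set, and by Fodor's lemma in $V'$ there are $r$ and a stationary $S_0\subseteq\Gamma\cap\lambda$ with $e_\xi{\restriction}(\xi\times\omega)=r$ for $\xi\in S_0$. Let $S$ be the set of $\zeta\in S_0$ such that $\operatorname{dom}e_\xi\subseteq\zeta\times\omega$ for all $\xi<\zeta$; it is stationary because $\lambda$ is regular in $V'$. For $\xi<\zeta$ in $S$, the common part of the domains of $e_\xi$ and $e_\zeta$ is contained in $\operatorname{dom}r$, and both functions extend $r$. So $e_\xi\cup e_\zeta$ is a function, hence a condition in $E_0$, and it forces $\kappa\in j(X_\xi)\cap j(X_\zeta)=j(X_\xi\cap X_\zeta)$.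
\end{proof}

The point is that $V'$ may be much larger than $V[G]$; a chain condition computed in $V[G]$ alone would not be enough. Two things are missing. First, $\lambda$ is not yet $\kappa^+$. We have to collapse the cardinals in $(\kappa,\lambda)$ to $\kappa$ by a generic $K$, and then $j$ can no longer be lifted through a master condition, because $\bigcup j''K$ has size $\lambda=j(\kappa)$ while conditions of the image forcing have size $<\lambda$. We shall build an ultrafilter in $\lambda$ steps instead. Second, once $K$ is fixed, not all of $E_0$ is available: witnesses have to be compatible with $K$. The union of two admissible witnesses, if it is a function, must again be admissible. The next section designs a first collapse $P$ for which this is true. The idea is that $j(P)$ should contain, as a factor, a version of the second collapse in which values are coded by $P$-names.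

\section{The collapse}\label{sec:collapse}

\subsection{A collapse with many columns}

\begin{definition}
For inaccessible $\beta>\mu$ let $P(\beta)$ be the set of functions $p$ such that
\begin{itemize}
\item $\operatorname{dom}p$ consists of triples $(\alpha,\gamma,i)$ with $\alpha\in\{\mu\}\cup(\Gamma\cap(\mu,\beta))$, $\gamma\in\Gamma\cap(\alpha,\beta)$ and $i<\alpha$, and $p(\alpha,\gamma,i)<\gamma$;
\item fewer than $\mu$ ordinals $\alpha$ occur as first coordinates, and for each $\alpha$ fewer than $\alpha$ pairs $(\gamma,i)$ occur.
\end{itemize}
The order is reverse inclusion.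
\end{definition}

So column $\alpha$ collapses the inaccessibles in $(\alpha,\beta)$ to $\alpha$. Three simple properties will be used.
\begin{enumerate}
\item[(P1)] If $X\in V$, $X\subseteq P(\beta)$, $|X|<\mu$ and $\bigcup X$ is a function, then $\bigcup X\in P(\beta)$, because $\mu$ and all $\alpha\in\Gamma$ are regular. Hence $P(\beta)$ is $<\!\mu$-closed, and $p,q$ are compatible iff $p\cup q$ is a function.
\item[(P2)] $P(\beta)\subseteq V_\beta$. Fewer than $\mu$ first coordinates occur in $p$, so they are bounded below $\beta$; hence $|p|<\beta$, and all ordinals occurring in $p$ are bounded below $\beta$.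
\item[(P3)] If $\xi\in\Gamma\cap(\mu,\beta)$ and $p\in P(\beta)$, then $p{\restriction}\xi^3\in P(\xi)\subseteq V_\xi$.
\end{enumerate}

\begin{lemma}\label{lem:fodor}
Let $\beta>\mu$ be inaccessible in $V$, and let $V'\supseteq V$ be an outer model in which $\beta$ is regular and $\Gamma\cap\beta$ is stationary in $\beta$. If $\langle p_\xi:\xi<\beta\rangle\in V'$ is a sequence in $P(\beta)^V$, then there is a stationary $S\subseteq\Gamma\cap\beta$ in $V'$ such that $\bigcup_{\xi\in S}p_\xi$ is a function. In particular $P(\beta)^V$ is $\beta$-c.c.\ in $V'$.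
\end{lemma}
\begin{proof}
We argue as for Proposition~\ref{prop:toy}. Fix in $V$ a bijection $b:V_\beta\to\beta$; $b''V_\xi=\xi$ for club many $\xi<\beta$. By (P3) and Fodor's lemma in $V'$ there are $r$ and a stationary $S_0\subseteq\Gamma\cap(\mu,\beta)$ with $p_\xi{\restriction}\xi^3=r$ for $\xi\in S_0$. By (P2) and the regularity of $\beta$ in $V'$, the set $S=\{\zeta\in S_0:\operatorname{dom}p_\xi\subseteq\zeta^3\text{ for all }\xi<\zeta\}$ is stationary. For $\xi<\zeta$ in $S$,
\[
\operatorname{dom}p_\xi\cap\operatorname{dom}p_\zeta\subseteq\operatorname{dom}(p_\zeta{\restriction}\zeta^3)=\operatorname{dom}r,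
\]
and both functions extend $r$. So any two of the functions $p_\xi$, $\xi\in S$, agree on the common part of their domains, and $\bigcup_{\xi\in S}p_\xi$ is a function. Applied to an injective enumeration of a set of $\beta$ conditions, this gives two compatible ones by (P1).
\end{proof}

Let $P=P(\kappa)$. Since $V_\lambda^M=V_\lambda$ and $P\subseteq V_\kappa$, we have $j(P)=P(\lambda)$ and $j(p)=p$ for $p\in P$. By Lemma~\ref{lem:fodor} with $V'=V$, $P$ is $\kappa$-c.c.\ and $P(\lambda)$ is $\lambda$-c.c. Moreover $|P|=\kappa$, $P$ is $<\!\mu$-closed, and column $\mu$ of $P$ collapses every $\gamma\in\Gamma\cap(\mu,\kappa)$ to $\mu$. Let $G$ be $V$-generic for $P$. In $V[G]$ the cardinals $\le\mu$ are preserved, $\kappa=\mu^+$, and $\kappa^{<\kappa}=\kappa$ by counting nice names.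

\subsection{The second collapse}

In $V[G]$ let $\mathbb C$ be the set of functions $c$ with $\operatorname{dom}c\subseteq(\Gamma\cap(\kappa,\lambda))\times\kappa$, $|c|<\kappa$ and $c(\gamma,i)<\gamma$, ordered by reverse inclusion. It is $<\!\kappa$-closed, and the union of fewer than $\kappa$ conditions is a condition if it is a function. It is $\lambda$-c.c.: since $\lambda$ is inaccessible in $V[G]$, among $\lambda$ conditions there are $\lambda$ whose domains form a $\Delta$-system, and fewer than $\lambda$ functions are possible on the root, so two conditions agree there.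

Let $R=P*\dot{\mathbb C}$, which is $\lambda$-c.c. By the $\kappa$-c.c.\ of $P$ every $P$-name for a condition in $\dot{\mathbb C}$ is equivalent to one in $V_\lambda$, so we let $R$ consist of pairs $(p,\dot c)\in V_\lambda$. Let $G*K=\{(p,\dot c)\in R:p\in G,\ \dot c^G\in K\}$ be $V$-generic for $R$ and
\[
W=V[G][K].
\]
The following properties of $W$ are used below.
\begin{enumerate}
\item[(W1)] Cardinals $\le\mu$ are preserved, $\kappa=\mu^+$, $\lambda=\kappa^+$. Indeed $\mathbb C$ adds no $<\!\kappa$-sequences, it collapses all members of $\Gamma\cap(\kappa,\lambda)$ to $\kappa$, these are cofinal in $\lambda$, and $R$ is $\lambda$-c.c.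
\item[(W2)] $\kappa^{<\kappa}=\kappa$ and $2^\kappa=\lambda^\kappa=\lambda$. The former holds in $V[G]$, and $\mathbb C$ adds no $<\!\kappa$-sequences. For the latter count nice $\mathbb C$-names, using $\lambda^{<\lambda}=\lambda$ in $V[G]$.
\item[(W3)] Sequences of length $<\mu$ of elements of $V$ that lie in $W$ lie in $V$. Sequences of length $<\kappa$ of elements of $V[G]$ that lie in $W$ lie in $V[G]$.
\item[(W4)] $\Gamma\cap\lambda$ is stationary in $\lambda$, because $\lambda$ is Mahlo in $V$ and $R$ is $\lambda$-c.c. Every $\xi\in\Gamma\cap(\kappa,\lambda)$ has cofinality $\kappa$ in $W$: it is regular in $V[G]$ since $|P|=\kappa<\xi$, so by (W3) $\operatorname{cf}\xi\ge\kappa$, and $|\xi|=\kappa$ in $W$.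
\end{enumerate}

\subsection{Projecting $P(\lambda)$ to $R$}

Splitting domains gives $P(\lambda)\cong P\times\mathbb C^V\times\mathbb A$. Here $P$ is the part with $\alpha,\gamma<\kappa$. The factor $\mathbb C^V$ is the part with $\alpha=\kappa$, that is, the functions $f\in V$ of size $<\kappa$ on subsets of $(\Gamma\cap(\kappa,\lambda))\times\kappa$ with $f(\gamma,i)<\gamma$. The factor $\mathbb A$ is the rest. We identify $p\in P$ with $(p,\emptyset,\emptyset)$. Column $\kappa$ was put into the forcing in order to be read as a set of codes for conditions in $\dot{\mathbb C}$, as follows.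

For $\gamma\in\Gamma\cap(\kappa,\lambda)$ there are exactly $\gamma$ equivalence classes of $P$-names for elements of $\gamma$, since $P$ is $\kappa$-c.c.\ of size $\kappa$ and $\gamma^{<\kappa}=\gamma$. Fix bijections $n_\gamma$ from $\gamma$ onto sets of representatives of these classes, with all representatives in $V_\lambda$. The \emph{$n_\gamma$-code} of a name is the ordinal that $n_\gamma$ maps to the representative of its class. For $f\in\mathbb C^V$ let $f^*\in V_\lambda$ be the canonical $P$-name for the function with domain $\operatorname{dom}f$ whose value at $(\gamma,i)$ is $n_\gamma(f(\gamma,i))^G$. Then $\Vdash_P f^*\in\dot{\mathbb C}$. Define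
\[
\rho:P(\lambda)\to R,\qquad\rho(p,f,a)=(p,f^*).
\]

\begin{lemma}\label{lem:proj}
$\rho$ is a projection.
\end{lemma}
\begin{proof}
If $f'\supseteq f$, then $\Vdash f'^*\supseteq f^*$; so $\rho$ preserves order. Let $(q,\dot c)\le\rho(p,f,a)=(p,f^*)$. Let $\dot c'$ name $\dot c$ if $q\in\dot G$ and $f^*$ otherwise; then $\Vdash\dot c'\supseteq f^*$. By the $\kappa$-c.c.\ there is $d\in V$ with $|d|<\kappa$, $\operatorname{dom}f\subseteq d\subseteq(\Gamma\cap(\kappa,\lambda))\times\kappa$ and $\Vdash\operatorname{dom}\dot c'\subseteq d$: the size of $\dot c'$ has a bound $\nu<\kappa$ in $V$, and each of $\nu$ many names for elements of the domain has fewer than $\kappa$ possible values. For $(\gamma,i)\in d$ let $f'(\gamma,i)$ be the $n_\gamma$-code of the name ``$\dot c'(\gamma,i)$ if defined, $0$ otherwise''. For $(\gamma,i)\in\operatorname{dom}f$ this name is equivalent to $n_\gamma(f(\gamma,i))$, so $f'\supseteq f$. Also $q\Vdash f'^*\supseteq\dot c$. Hence $(q,f',a)\le(p,f,a)$ and $\rho(q,f',a)\le(q,\dot c)$.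
\end{proof}

In $W$ let $E$ be the suborder
\[
E=\{x\in P(\lambda):\rho(x)\in G*K\}=\{(p,f,a)\in P(\lambda):p\in G,\ f^{*G}\in K\}.
\]
This poset replaces $E_0$ of the toy case.

\begin{lemma}\label{lem:E}
Let $\hat G\subseteq E$ be a $W$-generic filter. Then $\hat G$ is a $V$-generic filter on $P(\lambda)$, $G\subseteq\hat G$, and $G*K$ is the upward closure of $\rho''\hat G$. So $W[\hat G]=V[\hat G]$.
\end{lemma}
\begin{proof}
$E$ is upward closed in $P(\lambda)$, so $\hat G$ is a filter on $P(\lambda)$. Let $D\in V$ be dense open in $P(\lambda)$ and $x\in E$. By the projection property $\{\rho(d):d\le x,\ d\in D\}$ is dense below $\rho(x)$, so it meets $G*K$. Thus $D\cap E$ is dense in $E$, and $\hat G$ meets $D$.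

If $D\in V$ is dense open in $R$, then $\rho^{-1}[D]$ is dense in $P(\lambda)$. So the upward closure of $\rho''\hat G$ is $V$-generic for $R$. It is contained in $G*K$, hence equal to it by Fact~\ref{fact:nested}. In the same way $\{p:(p,f,a)\in\hat G\text{ for some }f,a\}$ is $V$-generic for $P$ and contained in $G$, hence equal to $G$. As $\hat G$ is upward closed, $G\subseteq\hat G$.
\end{proof}

The next lemma states that unions of admissible witnesses are admissible.

\begin{lemma}\label{lem:union}
If $x\subseteq E$, $x\in W$, $|x|<\mu$ and $\bigcup x$ is a function, then $\bigcup x\in E$.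
\end{lemma}
\begin{proof}
By (W3), $x\in V$; by (P1), $\bigcup x\in P(\lambda)$. Let $x=\{(p_k,f_k,a_k):k<\nu\}$ with $\nu<\mu$, $\bar p=\bigcup_kp_k\in P$ and $\bar f=\bigcup_kf_k\in\mathbb C^V$.

The conditions in $P$ that extend $\bar p$ or are incompatible with some $p_k$ are dense: if $q$ is compatible with all $p_k$, then $q\cup\bar p$ is a function, hence a condition. As all $p_k$ are in $G$, it follows that $\bar p\in G$. The functions $f_k^{*G}\in K$ have union $\bar f^{*G}$, because $f\mapsto f^*$ acts on each coordinate separately, and the sequence of them is in $V[G]$. The same density argument for $\mathbb C$ in $V[G]$ gives $\bar f^{*G}\in K$. So $\rho(\bigcup x)=(\bar p,\bar f^*)\in G*K$.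
\end{proof}

\section{The ideal on $\kappa$}\label{sec:ideal}

Let $\hat G\subseteq E$ be $W$-generic. By Lemma~\ref{lem:E}, $j''G=G\subseteq\hat G$ and $\hat G$ is $V$-generic for $j(P)=P(\lambda)$. So $j$ lifts to $j:V[G]\to M[\hat G]$. By Fact~\ref{fact:closure} with $\theta=\lambda$, $M[\hat G]$ is closed under $<\!\lambda$-sequences in $V[\hat G]$. Also $\lambda$ is regular in $V[\hat G]$.

We want to define ``$\kappa\in j(A)$'' for all $A\subseteq\kappa$ in $W$, although $j$ need not lift to $W=V[G][K]$. A set $A$ has a name that uses only a small part of $\mathbb C$, and on small parts there are lower bounds for $j''K$. So we decide the sets one after another, keeping the decisions compatible with $j''K$.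

For $\alpha<\lambda$ let $\mathbb C_\alpha=\{c\in\mathbb C:\operatorname{dom}c\subseteq\alpha\times\kappa\}$; $\mathbb C$ is the product of $\mathbb C_\alpha$ and the rest. Put
\[
m_\alpha=\bigcup\{j(c):c\in K\cap\mathbb C_\alpha\}.
\]
Since $|c|<\kappa$, we have $\operatorname{dom}j(c)=j''\operatorname{dom}c$. As $K$ is a filter, $m_\alpha$ is a function; its domain is contained in $j''\alpha\times\kappa$, so it has size $<\lambda$ and lies in $M[\hat G]$ by closure. Hence $m_\alpha\in j(\mathbb C_\alpha)$. For $\alpha<\alpha'$, restricting conditions in $K$ to $\alpha\times\kappa$ shows that $m_{\alpha'}{\restriction}(j(\alpha)\times\lambda)=m_\alpha$.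

By the $\lambda$-c.c.\ every $A\in\mathcal P(\kappa)^W$ has a nice $\mathbb C_\alpha$-name in $V[G]$ for some $\alpha<\lambda$, and there are $\lambda$ such names, since $\lambda$ is inaccessible in $V[G]$. Let $\langle\dot A_\xi:\xi<\lambda\rangle\in V[G]$ list them, with repetitions, so that $\dot A_\xi$ is a $\mathbb C_\xi$-name. In $V[\hat G]$ we build $t_\xi\in j(\mathbb C_\xi)$ for $\xi<\lambda$, increasing under $\subseteq$, such that
\[
t_\xi\supseteq m_\xi\quad\text{and}\quad t_\xi\text{ decides ``}\kappa\in j(\dot A_\xi)\text{'' over }M[\hat G].
\]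
As $j(\dot A_\xi)$ is a $j(\mathbb C_\xi)$-name and $j(\mathbb C_\xi)$ is a factor of $j(\mathbb C)$, it does not matter which of the two posets is used for this decision; below, $\Vdash$ refers to $j(\mathbb C)$. At stage $\xi$ let $s=m_\xi\cup\bigcup_{\eta<\xi}t_\eta$. This is a function, because $\operatorname{dom}t_\eta\subseteq j(\eta)\times\lambda$ and $m_\xi{\restriction}(j(\eta)\times\lambda)=m_\eta\subseteq t_\eta$. It has size $<\lambda$, so it lies in $M[\hat G]$, and $s\in j(\mathbb C_\xi)$. Extend $s$ to a suitable $t_\xi$. Let
\[
\mathcal Y=\{\dot A_\xi^K:\ t_\xi\Vdash\kappa\in j(\dot A_\xi)\}.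
\]

The main tool is the following observation.
\begin{equation}\label{eq:star}
\parbox{0.85\textwidth}{If $c\in K$ forces a statement about $\mathbb C$-names over $V[G]$, then $j(c)$ forces the $j$-image of the statement over $M[\hat G]$, and $j(c)\subseteq m_\zeta\subseteq t_\zeta$ for all large $\zeta<\lambda$.}
\end{equation}

\begin{lemma}\label{lem:Y}
$\mathcal Y$ is an ultrafilter on $\mathcal P(\kappa)^W$ that contains no bounded set. It is $W$-normal: every $f\in W$ that is regressive on a set in $\mathcal Y$ is constant on a set in $\mathcal Y$. It is $W$-$\kappa$-complete: intersections of sequences in $W$ of fewer than $\kappa$ members of $\mathcal Y$ are in $\mathcal Y$.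
\end{lemma}
\begin{proof}
If $\dot A_\xi^K=\dot A_\eta^K$, this is forced by some $c\in K$. By (\ref{eq:star}) some $t_\zeta$ with $\zeta\ge\xi,\eta$ forces $j(\dot A_\xi)=j(\dot A_\eta)$. As $t_\zeta$ extends $t_\xi$ and $t_\eta$, these make the same decision. So whether $\dot A_\xi^K\in\mathcal Y$ depends only on the set. Applying (\ref{eq:star}) to ``$\dot A_\xi\subseteq\dot A_\eta$'', ``$\dot A_\xi=\kappa\setminus\dot A_\eta$'' and ``$\dot A_\xi=\dot A_\eta\cap\dot A_\zeta$'' shows that $\mathcal Y$ is closed under supersets and finite intersections and contains exactly one of $A$, $\kappa\setminus A$ for each $A$; for the complement note $\kappa\in j(\kappa)$. If $\dot A_\xi^K\subseteq\nu<\kappa$, then some $t_\zeta$ with $\zeta\ge\xi$ forces $j(\dot A_\xi)\subseteq j(\nu)=\nu$, so $\dot A_\xi^K\notin\mathcal Y$.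

\emph{Normality.} Let $f\in W$, with name $\dot f$, be regressive on a set in $\mathcal Y$ and defined only there, and suppose $f^{-1}\{\nu\}\notin\mathcal Y$ for all $\nu<\kappa$. For each $\nu$ choose $\xi_\nu$ with $\dot A_{\xi_\nu}^K=f^{-1}\{\nu\}$. Then $t_{\xi_\nu}\Vdash\kappa\notin j(\dot A_{\xi_\nu})$, and by (\ref{eq:star}) all large $t_\zeta$ force $j(\dot A_{\xi_\nu})=j(\dot f)^{-1}\{\nu\}$. Since $\kappa<\lambda$ and $\lambda$ is regular in $V[\hat G]$, there is one $\zeta<\lambda$ such that $t_\zeta$ forces $j(\dot f)(\kappa)\ne\nu$ for every $\nu<\kappa$, and also, as $\operatorname{dom}f\in\mathcal Y$, forces that $j(\dot f)(\kappa)$ is defined and $<\kappa$. This is a contradiction.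

\emph{Completeness.} Let $\langle A_\nu:\nu<\delta\rangle\in W$, $\delta<\kappa$, be a sequence in $\mathcal Y$ with $\bigcap_\nu A_\nu\notin\mathcal Y$. Then $x\mapsto\min\{\nu:x\notin A_\nu\}$ is regressive on $\kappa\setminus(\delta\cup\bigcap_\nu A_\nu)\in\mathcal Y$. So it is constant on a set in $\mathcal Y$, which is disjoint from some $A_\nu$, a contradiction.
\end{proof}

The construction of $\mathcal Y$ was carried out in $V[\hat G]=W[\hat G]$ for an arbitrary $W$-generic $\hat G\subseteq E$. Let $\dot{\mathcal Y}$ be an $E$-name in $W$ for the result, and in $W$ put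
\[
I=\{X\subseteq\kappa:\ \Vdash_E X\notin\dot{\mathcal Y}\}.
\]

\begin{lemma}\label{lem:Inormal}
In $W$, $I$ is a proper normal $\kappa$-complete ideal on $\kappa$ containing the bounded sets.
\end{lemma}
\begin{proof}
Everything except normality is immediate from Lemma~\ref{lem:Y}. Let $f$ be regressive on $X\in I^+$. Choose $e\in E$ with $e\Vdash X\in\dot{\mathcal Y}$, and then $e'\le e$ and $\nu<\kappa$ with $e'\Vdash X\cap f^{-1}\{\nu\}\in\dot{\mathcal Y}$. So $f$ is constant on a positive subset of $X$.
\end{proof}

\section{Adding square}\label{sec:addsquare}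

In $W$ let $\mathbb S$ be the set of sequences $p=\langle C^p_\alpha:\alpha\in\mathrm{Lim}\cap(\delta_p+1)\rangle$, where $\delta_p<\lambda$ is a limit ordinal, the \emph{height} of $p$, $C_\alpha^p$ is club in $\alpha$ of order type $\le\kappa$, and $C_\beta^p=C_\alpha^p\cap\beta$ for $\beta\in\operatorname{acc}(C_\alpha^p)\cap\alpha$. The order is end-extension. By (W2), $|\mathbb S|=\lambda^\kappa=\lambda$.

Unions of increasing chains of conditions lack a top value, and a cofinal set chosen arbitrarily will not cohere. The remedy is to plan ahead and use the heights of the chain themselves: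
\begin{equation}\label{eq:ladder}
\parbox{0.85\textwidth}{Let $\langle\eta_\xi:\xi<\theta\rangle$, $\theta\le\kappa$ limit, be a continuous increasing sequence of limit ordinals with supremum $\eta$, and let $\langle p_\xi:\xi<\theta\rangle$ be a decreasing sequence in $\mathbb S$ with $\delta_{p_\xi}=\eta_\xi$ and $C^{p_\zeta}_{\eta_\zeta}=\{\eta_\xi:\xi<\zeta\}$ for limit $\zeta<\theta$. Then $\bigcup_{\xi<\theta}p_\xi\cup\{(\eta,\{\eta_\xi:\xi<\theta\})\}\in\mathbb S$.}
\end{equation}
Indeed, the new set is club in $\eta$ of order type $\theta\le\kappa$, and its accumulation points below $\eta$ are the $\eta_\zeta$ with $\zeta<\theta$ limit, where coherence holds by assumption.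

\begin{lemma}\label{lem:height}
If $p\in\mathbb S$ and $\delta_p<\eta<\lambda$, $\eta$ limit, then there is $p'\le p$ with $\delta_{p'}=\eta$.
\end{lemma}
\begin{proof}
By induction on $\eta$. If $\eta=\eta'+\omega$ with $\eta'\ge\delta_p$ a limit ordinal, extend $p$ to height $\eta'$ if $\eta'>\delta_p$, and let $C_\eta=\{\eta'+n:n<\omega\}$, which has no accumulation points below $\eta$. If $\eta$ is a limit of limit ordinals, take a continuous increasing sequence $\langle\eta_\xi:\xi<\operatorname{cf}\eta\rangle$ of limit ordinals above $\delta_p$ with supremum $\eta$; note $\operatorname{cf}\eta\le\kappa$. Build a decreasing sequence $p_\xi\le p$ with $\delta_{p_\xi}=\eta_\xi$, using the induction hypothesis at $0$ and at successors and (\ref{eq:ladder}) at limits. Finish with (\ref{eq:ladder}) for $\theta=\operatorname{cf}\eta$.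
\end{proof}

\begin{lemma}\label{lem:preserve}
$\mathbb S$ adds no $\kappa$-sequences of ordinals, and it preserves the stationarity of every stationary $S\subseteq\lambda\cap\operatorname{cof}(\kappa)$ in $W$.
\end{lemma}
\begin{proof}
Let $p\in\mathbb S$, $\dot f$ a name for a function from $\kappa$ to the ordinals, and $\dot D$ a name for a club in $\lambda$. (For the first assertion take $S=\lambda\cap\operatorname{cof}(\kappa)$.) Let $\chi$ be a large regular cardinal. As $\kappa^{<\kappa}=\kappa$, there is a continuous increasing chain $\langle N_\xi:\xi<\lambda\rangle$ of elementary submodels of $H_\chi$, each of size $\kappa$ and containing $\kappa\cup\{p,\dot f,\dot D,\mathbb S\}$ as a subset, with ${}^{<\kappa}N_\xi\subseteq N_{\xi+1}$ and $\xi\in N_{\xi+1}$. Choose $\delta\in S$ with $N_\delta\cap\lambda=\delta$ and let $N=N_\delta$. Since $\operatorname{cf}\delta=\kappa$, a sequence of length $<\kappa$ from $N$ is a sequence from some $N_\xi$ with $\xi<\delta$; so ${}^{<\kappa}N\subseteq N$. This is where cofinality $\kappa$ is used.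

Let $\langle D_i:i<\kappa\rangle$ enumerate the dense open subsets of $\mathbb S$ that belong to $N$, and let $\langle\delta_i:i<\kappa\rangle$ be cofinal in $\delta$. Build a decreasing sequence of $p_i\in N$, with $\eta_i=\delta_{p_i}$, as follows.
\begin{itemize}
\item $p_0=p$.
\item $p_{i+1}\le p_i$ is in $D_i\cap N$ with $\eta_{i+1}>\max(\eta_i,\delta_i)$, by Lemma~\ref{lem:height}.
\item For limit $i$, $\eta_i=\sup_{k<i}\eta_k$ and $p_i=\bigcup_{k<i}p_k\cup\{(\eta_i,\{\eta_k:k<i\})\}$. This is a condition by (\ref{eq:ladder}) and belongs to $N$ by closure.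
\end{itemize}
Then $\sup_i\eta_i=\delta$, and $q=\bigcup_{i<\kappa}p_i\cup\{(\delta,\{\eta_i:i<\kappa\})\}\in\mathbb S$ by (\ref{eq:ladder}). It is below an element of each $D_i$. So $q$ decides every $\dot f(\xi)$, $\xi<\kappa$. For each $\beta<\delta$ some $p_i\in N$ forces, by elementarity, an ordinal of $N\cap\lambda=\delta$ above $\beta$ into $\dot D$. So $q$ forces $\dot D$ to be unbounded in $\delta$, and $q\Vdash\delta\in\dot D\cap S$.
\end{proof}

Let $H$ be $W$-generic for $\mathbb S$. The final model is $W[H]$.

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(3)} and of the cardinal structure]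
By Lemma~\ref{lem:preserve}, $\mathbb S$ adds no $\kappa$-sequences of ordinals. So all cardinals $\le\lambda$ of $W$ are preserved and, by (W1), all cardinals $\le\mu$ of $V$ are preserved and $\kappa=\mu^+$, $\lambda=\kappa^+$ in $W[H]$. By Lemma~\ref{lem:height}, $\bigcup H$ has length $\lambda$ and is a $\square_\kappa$-sequence. Apply Lemma~\ref{lem:square}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(1)}]
By Lemma~\ref{lem:preserve}, $W$ and $W[H]$ have the same subsets of $\kappa$ and the same $\kappa$-sequences of such subsets, so $I$ is a normal ideal on $\kappa$ in $W[H]$. By (W4) and Lemma~\ref{lem:preserve}, $\Gamma\cap\lambda$ is stationary in $W[H]$. So Lemma~\ref{lem:fodor} applies with $V'=W[H]$ and $\beta=\lambda$.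

Let $\langle X_\xi:\xi<\lambda\rangle\in W[H]$ be a sequence of $I$-positive sets. In $W[H]$ choose $e_\xi\in E$ such that $e_\xi\Vdash_EX_\xi\in\dot{\mathcal Y}$ over $W$. Let $S$ be as in Lemma~\ref{lem:fodor} for $\langle e_\xi:\xi<\lambda\rangle$; then $|S|=\lambda$. Let $x\subseteq S$ be nonempty, $|x|<\mu$, $x\in W[H]$. By Lemma~\ref{lem:preserve}, $\langle(e_\xi,X_\xi):\xi\in x\rangle\in W$. By Lemma~\ref{lem:union}, $e=\bigcup_{\xi\in x}e_\xi\in E$. Since $e\le e_\xi$ for $\xi\in x$, the $W$-$\kappa$-completeness of $\mathcal Y$ gives $e\Vdash\bigcap_{\xi\in x}X_\xi\in\dot{\mathcal Y}$. So $\bigcap_{\xi\in x}X_\xi\in I^+$. Taking $|x|=2$ we see that no $\lambda$ many positive sets have pairwise intersections in $I$.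
\end{proof}

\section{The precipitous ideal on $\lambda$}\label{sec:precip}

Let $\mathcal U$ be a normal measure on $\lambda$ in $V$ and $i:V\to N$ its ultrapower. Then ${}^\lambda N\subseteq N$, and every element of $N$ has the form $i(f)(\lambda)$ with $f\in V$ a function on $\lambda$. We shall lift $i$ to $W[H]=V[G*K*H]$ in a further extension.

As explained in the introduction, the lift needs a club in $\lambda$ that coheres with $\bigcup H$. We proceed in four steps. First, the forcing that adds both the square sequence and such a club has a $<\!\kappa$-closed dense subset of size $\lambda$. Second, such a forcing can be absorbed into the collapse of $\lambda$ to $\kappa$. Third, this collapse is a coordinate of $i(R)$, so a generic filter for $i(R)$ yields a generic square sequence \emph{and} a coherent club, which together form a master condition. The square sequence obtained in this way need not be the given $\bigcup H$; the fourth step is therefore a quotient argument, which finds a generic filter for the image forcing that induces the given $G*K*H$.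

\subsection{Threads}

In $W[H]$, with $\langle C_\alpha:\alpha\in\mathrm{Lim}\cap\lambda\rangle=\bigcup H$, let $\mathbb T$ be the set of closed bounded $c\subseteq\lambda$ with $\operatorname{otp}c<\kappa$ and $c\cap\beta=C_\beta$ for all $\beta\in\operatorname{acc}(c)$, ordered by end-extension. In $W$ let $\Delta\subseteq\mathbb S*\dot{\mathbb T}$ be the set of pairs $(p,\check c)$, written $(p,c)$, such that $c$ is closed, $\operatorname{otp}c<\kappa$, $\max c=\delta_p$ and $c\cap\beta=C^p_\beta$ for $\beta\in\operatorname{acc}(c)$. So $(p',c')\le(p,c)$ in $\Delta$ iff $p'\le p$ and $c'$ end-extends $c$.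

\begin{lemma}\label{lem:Delta}
\begin{enumerate}
\item[\textup{(a)}] $\Delta$ is dense in $\mathbb S*\dot{\mathbb T}$, $|\Delta|=\lambda$, and $\Delta$ is $<\!\kappa$-closed.
\item[\textup{(b)}] If $t$ is $W[H]$-generic for $\mathbb T$, then $\bigcup t$ is club in $\lambda$, $\operatorname{otp}(\bigcup t)\le\kappa$, and $\bigcup t\cap\beta=C_\beta$ for all $\beta\in\operatorname{acc}(\bigcup t)\cap\lambda$.
\end{enumerate}
\end{lemma}
\begin{proof}
(a) Given $(p,\dot c)$, extend $p$ so that it decides $\dot c=c$ for some $c\in W$, by Lemma~\ref{lem:preserve}, and so that $\delta_p>\sup c$, by Lemma~\ref{lem:height}. Then $\operatorname{acc}(c\cup\{\delta_p\})=\operatorname{acc}(c)$, so $(p,c\cup\{\delta_p\})\in\Delta$. The size is clear from (W2).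

Let $(p_k,c_k)$, $k<\nu$, be decreasing with $\nu<\kappa$ limit. If $\delta_{p_k}$ is eventually constant, then so are $p_k$ and $c_k$, since $\max c_k=\delta_{p_k}$. Otherwise let $\delta=\sup_k\delta_{p_k}$ and $c=\bigcup_kc_k$. Each $c_k$ is an initial segment of $c$, so $c$ is club in $\delta$, and $\operatorname{otp}c<\kappa$ since $\kappa$ is regular. If $\beta\in\operatorname{acc}(c)\cap\delta$, then $\beta\in\operatorname{acc}(c_k)$ for some $k$ and $c\cap\beta=c_k\cap\beta=C^{p_k}_\beta$. So
\[
\Bigl(\ \bigcup_kp_k\cup\{(\delta,c)\},\ c\cup\{\delta\}\Bigr)\in\Delta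
\]
is a lower bound.

(b) If $(p,c)\in\Delta$ and $p'\le p$ has $\delta_{p'}>\delta_p$, then $(p',c\cup\{\delta_{p'}\})\in\Delta$. So by (a) and Lemma~\ref{lem:height} $\bigcup t$ is unbounded. Its proper initial segments are initial segments of members of $t$, so it is closed, has order type $\le\kappa$, and coheres.
\end{proof}

\subsection{Absorption}

In $W$ let $\mathrm{Coll}$ be the poset of functions of size $<\kappa$ from subsets of $\kappa$ to $\lambda$, let $\mathrm{Coll}'$ be its dense subset of all $s\in{}^{<\kappa}\lambda$ of successor length, and let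
\[
\mathbb Q=\Delta\times\mathrm{Coll}.
\]
The factor $\mathrm{Coll}$ ensures that $\mathbb Q$ collapses $\lambda$ to $\kappa$. Since $\mathbb Q$ is $<\!\kappa$-closed of size $\lambda=\lambda^{<\kappa}$, it should be equivalent to $\mathrm{Coll}$. We prove this in the form in which it is needed. For $q,r\in\mathbb Q$ write $q\le^*r$ if every extension of $q$ is compatible with $r$; equivalently, $q\Vdash r\in\dot g$, where $\dot g$ is the canonical name for the generic filter.

\begin{definition}
A map $s\mapsto q_s$ from $\mathrm{Coll}'$ to $\mathbb Q$ is \emph{absorbing} if it preserves order and incompatibility and for every $r\in\mathbb Q$ there is $s$ with $q_s\le^*r$.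
\end{definition}

\begin{lemma}\label{lem:absorb}
\begin{enumerate}
\item[\textup{(a)}] There is an absorbing map in $W$.
\item[\textup{(b)}] Let $s\mapsto q_s$ be an absorbing map in $W$ and $h$ $W$-generic for $\mathrm{Coll}$. Then $g_h=\{r\in\mathbb Q:q_s\le^*r\text{ for some }s\in h\cap\mathrm{Coll}'\}$ is a $W$-generic filter on $\mathbb Q$.
\end{enumerate}
\end{lemma}
\begin{proof}
(a) $\mathbb Q$ is $<\!\kappa$-closed, $|\mathbb Q|=\lambda$, and $\mathbb Q$ collapses $\lambda$ to $\kappa$. Let $\dot f$ name a surjection from $\kappa$ onto $\dot g$. We define $q_s$ by recursion on the length of $s$. For $u\in{}^\xi\lambda$, $\xi<\kappa$, let $L_u$ be the set of all lower bounds of $\{q_{u{\restriction}(\eta+1)}:\eta<\xi\}$ that decide $\dot f(\xi)$. It is nonempty by closure, and downward closed. Below any condition there is an antichain of size $\lambda$, by assigning $\lambda$ different values at a new place of the $\mathrm{Coll}$-coordinate. So $L_u$ has a maximal antichain of size exactly $\lambda$; let $\langle q_{u^\frown\nu}:\nu<\lambda\rangle$ enumerate one injectively. Clearly order is preserved. If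 $s,s'$ are incompatible and $\xi$ is least with $s(\xi)\ne s'(\xi)$, then $q_{s{\restriction}(\xi+1)}$ and $q_{s'{\restriction}(\xi+1)}$ are different members of an antichain. So $q_s,q_{s'}$ are incompatible.

\emph{For all $r'\in\mathbb Q$ and $\xi<\kappa$ some $s\in{}^{\xi+1}\lambda$ has $q_s$ compatible with $r'$.} We build a decreasing sequence $r_\eta\le r'$ and values $s(\eta)$ for $\eta\le\xi$ such that $r_\eta\le q_{s{\restriction}(\eta+1)}$. At $\eta$ let $r^*\le r'$ be a lower bound of the earlier $r_\zeta$ that decides $\dot f(\eta)$. Then $r^*\in L_{s{\restriction}\eta}$, so it is compatible with some $q_{(s{\restriction}\eta)^\frown\nu}$. Let $s(\eta)=\nu$ and let $r_\eta$ be a common extension.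

Now let $r\in\mathbb Q$. Find $r'\le r$ and $\xi$ with $r'\Vdash\dot f(\xi)=r$, and then $s\in{}^{\xi+1}\lambda$ with $q_s$ compatible with $r'$. Since $q_s$ decides $\dot f(\xi)$, it decides it as $r$. So $q_s\Vdash r\in\dot g$, that is, $q_s\le^*r$.

(b) Let $D\in W$ be dense open in $\mathbb Q$. We claim that the set of $s\in\mathrm{Coll}'$ with $q_s\le^*r$ for some $r\in D$ is dense in $\mathrm{Coll}'$. Given $s$, choose $r\in D$ with $r\le q_s$, and $s'$ with $q_{s'}\le^*r$. Then $q_{s'}$ is compatible with $r$, hence with $q_s$, so $s$ and $s'$ are comparable. The longer of the two, say $s''$, extends $s$, and $q_{s''}\le q_{s'}\le^*r$. This proves the claim, so $g_h\cap D\ne\emptyset$.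

Clearly $g_h$ is upward closed. Let $r_0,r_1\in g_h$. The conditions that are below both $r_0$ and $r_1$ or incompatible with one of them form a dense open set, so $g_h$ contains such a condition $r$. Members of $h\cap\mathrm{Coll}'$ are pairwise comparable, so for some $s\in h\cap\mathrm{Coll}'$ we have $q_s\le^*r,r_0,r_1$, and $q_s$ forces all three into $\dot g$. So $r$ is compatible with $r_0$ and with $r_1$, and hence $r\le r_0,r_1$.
\end{proof}

\subsection{The master condition}

Let $\mathbb B=R*\dot{\mathbb S}$. By the $\lambda$-c.c.\ of $R$ every name for a condition in $\dot{\mathbb S}$ is equivalent to one in $V_\lambda$, so we let $\mathbb B$ consist of pairs $(r,\dot s)\in V_\lambda$. Since $i$ is the identity on $V_\lambda$, we have $i{\restriction}\mathbb B=\mathrm{id}$, $\mathbb B$ is a suborder of $i(\mathbb B)=i(R)*i(\dot{\mathbb S})$, and $i(R)\cap V_\lambda=R$.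

\emph{The shape of $i(R)$.} As $i(P)=P$, we have $i(R)=P*\dot{\mathbb C}^N$. Here $\mathbb C^N$ consists, in $N[G]$, of the functions $c$ of size $<\kappa$ on subsets of $(\Gamma^N\cap(\kappa,i(\lambda)))\times\kappa$ with $c(\gamma,\xi)<\gamma$. Now $\Gamma^N\cap\lambda=\Gamma\cap\lambda$ and $\lambda\in\Gamma^N$, and $N[G]$ is closed under $\lambda$-sequences in $V[G]$ by Fact~\ref{fact:closure} with $\theta=\lambda^+$. So
\[
\mathbb C^N\cong\mathbb C\times\mathrm{Coll}\times\mathbb C'',
\]
where $\mathrm{Coll}$ is the coordinate $\gamma=\lambda$ and $\mathbb C''$ is the part with $\gamma>\lambda$. The poset $\mathrm{Coll}$ is the same in $V[G]$ and $W$ by (W3). By the $\kappa$-c.c.\ of $P$ and the closure of $N$, $P$-names in $V$ for elements of $\mathbb C^N$ are equivalent to names in $N$ of rank $<i(\lambda)$. So a $V$-generic filter for $i(R)$ has the form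
\[
L=G*(K\times h\times K''),
\]
where $G*K$ is $V$-generic for $R$ and $h$ is generic for $\mathrm{Coll}$ over $W=V[G*K]$. Moreover $L\cap R=G*K$. In this subsection $G*K$ is an arbitrary $V$-generic filter for $R$, and $W=V[G*K]$.

\emph{The objects of $W$ in $N[G*K]$.} We have $R\in N$, and $N[G*K]$ is closed under $\lambda$-sequences in $W$, by Fact~\ref{fact:closure} with $\theta=\lambda^+$. So $\mathbb S$, $\Delta$, $\mathrm{Coll}$, $\mathbb Q$ are the same in $N[G*K]$ as in $W$, and $N[G*K]$ contains an absorbing map; being absorbing is absolute between these models. As this holds for every $V$-generic $G*K$, there is an $R$-name in $N$ that is forced to be an absorbing map. We fix this name and write $s\mapsto q_s$ for its interpretation.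

\emph{The condition $m$.} Let $L$ be as above. By Lemma~\ref{lem:absorb}(b), $g_h$ is $W$-generic for $\mathbb Q$, and by Lemma~\ref{lem:Delta}(a) its $\Delta$-part generates a $W$-generic filter for $\mathbb S*\dot{\mathbb T}$. Denote this by $H_h*t_h$; it is in $N[L]$. Put
\[
m_h=\bigcup H_h\cup\{(\lambda,\bigcup t_h)\}.
\]
By Lemma~\ref{lem:Delta}(b), $m_h$ is a condition in $i(\dot{\mathbb S})^L$ of height $\lambda<i(\lambda)$. Let $\dot m\in N$ be an $i(R)$-name for $m_h$, chosen in $V^N_{i(\lambda)}$, and $m=(1,\dot m)\in i(\mathbb B)$.

The next lemma says that below $m$ the forcing $i(\mathbb B)$ adds a generic filter for $\mathbb B$, and that $m$ does not restrict which conditions of $\mathbb B$ this filter may contain.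

\begin{lemma}\label{lem:master}
\begin{enumerate}
\item[\textup{(a)}] If $\hat g\ni m$ is $V$-generic for $i(\mathbb B)$, then $\hat g\cap\mathbb B$ is $V$-generic for $\mathbb B$.
\item[\textup{(b)}] Every $x\in\mathbb B$ is compatible with $m$ in $i(\mathbb B)$.
\end{enumerate}
\end{lemma}
\begin{proof}
(a) Let $\hat g=L*\hat H$ with $L$ as above; so $m_h\in\hat H$. For $(r,\dot s)\in\mathbb B$ we have $(r,\dot s)\in\hat g$ iff $r\in L\cap R=G*K$ and $s\in\hat H$, where $s=\dot s^L=\dot s^{G*K}$. Two conditions in a square forcing are compatible iff one is an initial segment of the other. Since $\delta_s<\lambda$, it follows that $s\in\hat H$ iff $s$ is an initial segment of $\bigcup H_h$, iff $s\in H_h$. So $\hat g\cap\mathbb B=G*K*H_h$, which is $V$-generic because $H_h$ is $W$-generic for $\mathbb S$.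

(b) Let $x=(r,\dot s)$. Take a $V$-generic $G*K\ni r$ and let $s=\dot s^{G*K}$. Then $d=(s,\{\delta_s\})\in\Delta$. Choose $u\in\mathrm{Coll}'$ with $q_u\le^*(d,1)$. Whenever $h\ni u$, we have $(d,1)\in g_h$, so $s\in H_h$ and $m_h\le s$. Since $u\in V[G]$, there are $r'=(p',\dot c')\le r$ in $R$ and a $P$-name $\sigma$ for an element of $\mathrm{Coll}$ such that $r'$ forces $\sigma$ to be such a $u$. By the $\kappa$-c.c.\ we may take $\sigma\in N$ of rank $<i(\lambda)$.

Let $l=(p',\dot c'')\in i(R)$, where $\dot c''$ names $\dot c'$ together with $\sigma$ placed at the coordinate $\gamma=\lambda$. Then $l\le r'\le r$. We claim that $l\Vdash\dot m\le\dot s$ over $N$. Otherwise some $l'\le l$ forces the negation. Let $L\ni l'$ be $V$-generic, $L=G*(K\times h\times K'')$ (with new $G$ and $K$). Then $r'\in L\cap R=G*K$ and $\sigma^G\in h$, so $m_h\le\dot s^{G*K}=\dot s^L$, a contradiction. So $(l,\dot m)\in i(\mathbb B)$ extends both $x$ and $m$.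
\end{proof}

\subsection{The quotient}

Return to the filters $G*K$ and $H$ fixed in Sections~\ref{sec:collapse} and~\ref{sec:addsquare} and let $g=G*K*H$, so that $W[H]=V[g]$. Lemma~\ref{lem:master}(a) says that generics for $i(\mathbb B)$ below $m$ induce generics for $\mathbb B$. We need the converse direction: to find, over $V[g]$, a generic for $i(\mathbb B)$ below $m$ that induces the given $g$. In $V[g]$ let
\[
\mathbb F=\{q\in i(\mathbb B):q\le m\text{ and }q\text{ is compatible in }i(\mathbb B)\text{ with every }x\in g\}.
\]
By Lemma~\ref{lem:master}(b), $m\in\mathbb F$.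

\begin{lemma}\label{lem:quotient}
Let $F\subseteq\mathbb F$ be a $V[g]$-generic filter and $\hat g$ its upward closure in $i(\mathbb B)$. Then $\hat g$ is $V$-generic for $i(\mathbb B)$, $m\in\hat g$, $\hat g\cap\mathbb B=g$, and $F=\{q\in\hat g:q\le m\}$.
\end{lemma}
\begin{proof}
For $q\le m$ in $i(\mathbb B)$ call $x\in\mathbb B$ a \emph{reduction} of $q$ if every $x'\le x$ in $\mathbb B$ is compatible with $q$. The set $A_q\in V$ of all $x\in\mathbb B$ that are reductions of $q$ or incompatible with $q$ is dense in $\mathbb B$.

(i) \emph{For $q\le m$: $q\in\mathbb F$ iff $g$ contains a reduction of $q$.} If $q\in\mathbb F$, then a member of $g\cap A_q$ is a reduction. Conversely, let $x\in g$ be a reduction of $q$ and $y\in g$. Take $z\in g$ below $x$ and $y$. Then $z$ is compatible with $q$, hence so is $y$.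

(ii) \emph{If $d\le m$ and $d\le x'\in\mathbb B$, then $d$ has a reduction $x''\le x'$.} Take a $V$-generic $\hat g'\ni d$ for $i(\mathbb B)$. By Lemma~\ref{lem:master}(a), $\hat g'\cap\mathbb B$ is $V$-generic for $\mathbb B$, and it contains $x'$. So it contains some $x''\le x'$ in $A_d$. As $x'',d\in\hat g'$ are compatible, $x''$ is a reduction of $d$.

Let $D\in V$ be dense open in $i(\mathbb B)$, let $q\in\mathbb F$, and let $x_0\in g$ be a reduction of $q$. The set of $x\in\mathbb B$ that are reductions of some $d\in D$ with $d\le q$ is dense below $x_0$: given $x'\le x_0$, take a common extension of $q$ and $x'$, extend it to $d\in D$, and apply (ii). So $g$ contains such an $x$, and the corresponding $d$ is in $\mathbb F$ by (i). Hence $D\cap\mathbb F$ is dense in $\mathbb F$ and $F$ meets $D$. So $\hat g$ is a $V$-generic filter, and $m\in\hat g$ because all members of $F$ are $\le m$.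

Let $x\in g$. The conditions in $i(\mathbb B)$ that are $\le x$ or incompatible with $x$ form a dense open set in $V$, so $F$ has a member in it. Being in $\mathbb F$, this member is compatible with $x$, hence $\le x$, and $x\in\hat g$. Thus $g\subseteq\hat g\cap\mathbb B$. Both filters are $V$-generic for $\mathbb B$, by Lemma~\ref{lem:master}(a), so they are equal by Fact~\ref{fact:nested}.

Finally, let $q\in\hat g$ and $q\le m$. Then $q$ is compatible with each member of $g\subseteq\hat g$, so $q\in\mathbb F$; being above a member of $F$, it is in $F$. The other inclusion is clear.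
\end{proof}

\subsection{The ideal}

Let $F$ and $\hat g$ be as in Lemma~\ref{lem:quotient}. Since $i''g=g\subseteq\hat g$, Fact~\ref{fact:lift} gives a lift
\[
i^+:V[g]\to N[\hat g],\qquad i^+(g)=\hat g,
\]
with critical point $\lambda$. In $V[g]$ define
\[
J=\{X\subseteq\lambda:\ \Vdash_{\mathbb F}\lambda\notin i^+(X)\}.
\]

\begin{lemma}\label{lem:Jnormal}
$J$ is a proper normal $\lambda$-complete ideal on $\lambda$ containing the bounded sets.
\end{lemma}
\begin{proof}
Since $\lambda<i(\lambda)$ and $\mathbb F\ne\emptyset$, the set $\lambda$ is not in $J$. If $X$ is bounded, then $i^+(X)=X\not\ni\lambda$. For $\nu<\lambda$ we have $i^+(\bigcup_{\xi<\nu}X_\xi)=\bigcup_{\xi<\nu}i^+(X_\xi)$, which gives $\lambda$-completeness. If $f$ is regressive on $X\in J^+$, take $q\in\mathbb F$ that forces $\lambda\in i^+(X)$ and decides $i^+(f)(\lambda)=\nu<\lambda$. Then $q\Vdash\lambda\in i^+(X\cap f^{-1}\{\nu\})$.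
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}\textup{(2)}]
It remains to show that $J$ is precipitous. The idea is that forcing with $\mathcal P(\lambda)/J$ amounts to forcing with $\mathbb F$, and that the generic ultrapower then embeds into $N[\hat g]$. Work in $V[g]$. For $X\subseteq\lambda$ let $\pi(X)$ be the Boolean value of $\lambda\in i^+(X)$ in the regular open algebra $\mathrm{RO}(\mathbb F)$. Then $\pi(X\cap Y)=\pi(X)\wedge\pi(Y)$, $\pi(\lambda\setminus X)=\neg\pi(X)$, and $\pi(X)=0$ iff $X\in J$. So $\pi$ induces an injective Boolean homomorphism from $\mathcal P(\lambda)/J$ to $\mathrm{RO}(\mathbb F)$.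

\emph{Its range is dense.} Let $q\in\mathbb F$. Then $q=i(f)(\lambda)$ for some $f:\lambda\to\mathbb B$ in $V$. Let $X_q=\{\alpha<\lambda:f(\alpha)\in g\}\in V[g]$. For every generic $F$,
\[
\lambda\in i^+(X_q)\iff q=i(f)(\lambda)\in i^+(g)=\hat g\iff q\in F,
\]
the last step by Lemma~\ref{lem:quotient}. So $\pi(X_q)$ is the Boolean value of $q\in\dot F$, where $\dot F$ is the canonical name for the generic filter, and these values are dense in $\mathrm{RO}(\mathbb F)$.

\emph{The generic ultrapower is well-founded.} Let $G_J$ be $V[g]$-generic for $\mathcal P(\lambda)/J$. Since $\pi$ is a dense embedding, the upward closure $U$ of $\pi''G_J$ is a $V[g]$-generic ultrafilter on $\mathrm{RO}(\mathbb F)$ with $\pi^{-1}[U]=G_J$. It yields a $V[g]$-generic $F\subseteq\mathbb F$, hence $\hat g$ and $i^+$ as above, and $G_J=\{X:\lambda\in i^+(X)\}$. For functions $\varphi,\psi\in V[g]$ on $\lambda$ it follows that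
\[
\{\alpha:\varphi(\alpha)\in\psi(\alpha)\}\in G_J\iff i^+(\varphi)(\lambda)\in i^+(\psi)(\lambda),
\]
and the same with $=$ in place of $\in$. So $[\varphi]\mapsto i^+(\varphi)(\lambda)$ embeds $V[g]^\lambda/G_J$ into the transitive class $N[\hat g]$, and the ultrapower is well-founded. Together with Lemma~\ref{lem:Jnormal} this proves (2) and completes the proof of Theorem~\ref{thm:main}.
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book (the source of the problem).
\end{thebibliography}

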